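# How the central limit theorem fails for $\varphi$-mixing sequences with finite variance

## 1. Finite-range dependence: the central limit theorem by blocks

Let $\{X_n\}_{n\in\mathbb Z}$ be a sequence of random variables that is strictly stationary: the law of $(X_{n+h})_{n\in\mathbb Z}$ is the same for every shift $h$. Write
$$\mathcal F_n^m=\sigma(X_k:n\le k\le m),\qquad S_n=\sum_{i=1}^nX_i,\qquad \sigma_n^2=\operatorname{var}(S_n).$$
When is $S_n/\sigma_n$ asymptotically standard normal? We begin with a case where the answer takes half a page.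

**Definition ($m$-dependence).** The sequence is $m$-dependent if $\mathcal F_{-\infty}^0$ and $\mathcal F_{m+1}^\infty$ are independent.

For example, let $\varepsilon_n$ be i.i.d. with mean $0$ and variance $1$. Then $X_n=\varepsilon_n+\varepsilon_{n-1}$ is $1$-dependent, $S_n=\varepsilon_0+2(\varepsilon_1+\dots+\varepsilon_{n-1})+\varepsilon_n$ and $\sigma_n^2=4n-2$. On the other hand $X_n=\varepsilon_n-\varepsilon_{n-1}$ is also $1$-dependent, but $S_n=\varepsilon_n-\varepsilon_0$ and $\sigma_n^2=2$. So one must assume $\sigma_n^2\to\infty$.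

**Proposition 1.** Let $\{X_n\}$ be strictly stationary, centered, $m$-dependent, with $EX_1^2<\infty$ and $\sigma_n^2\to\infty$. Then $\sigma_n^2/n$ converges to some $A>0$, and $S_n/\sigma_n$ converges weakly to $N(0,1)$.

*Proof.* **Step 1: the variance is linear.** Let $r_h=EX_0X_h$, so $r_h=0$ for $h>m$. For $n\ge m$,
$$\sigma_n^2=nr_0+2\sum_{h=1}^m(n-h)r_h=nA-2\sum_{h=1}^mhr_h,\qquad A=r_0+2\sum_{h=1}^mr_h .$$
Since $\sigma_n^2\to\infty$, we have $A>0$.

**Step 2: cut into independent blocks.** Fix $L\ge m$, $L\ge 1$. Cut $\{1,\dots,n\}$ into alternating blocks of length $L$ and gaps of length $m$, with $q=\lfloor n/(L+m)\rfloor$ of each, and a remainder of fewer than $L+m$ indices. Let $\beta_i$ be the block sums, $\gamma_i$ the gap sums, $\rho$ the sum over the remainder. Consecutive blocks have index distance $m+1$, and consecutive gaps have index distance $L+1\ge m+1$. So the $\beta_i$ are i.i.d. with variance $\sigma_L^2$, and the $\gamma_i$ are i.i.d. with variance $\sigma_m^2$. Put $U_{L,n}=n^{-1/2}\sum_{i\le q}\beta_i$.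 The classical central limit theorem gives $U_{L,n}\Rightarrow N(0,\sigma_L^2/(L+m))$ as $n\to\infty$.

**Step 3: the rest is small.** With $V_n=n^{-1/2}S_n$ we have
$$\|V_n-U_{L,n}\|_2\le\Big(\frac{\sigma_m^2}{L+m}\Big)^{1/2}+\frac{(L+m)\|X_1\|_2}{\sqrt n}.$$
Hence, for each real $t$,
$$\limsup_n\big|Ee^{itV_n}-e^{-t^2A/2}\big|\le|t|\Big(\frac{\sigma_m^2}{L+m}\Big)^{1/2}+\Big|e^{-t^2\sigma_L^2/(2(L+m))}-e^{-t^2A/2}\Big| .$$
Let $L\to\infty$. Both terms on the right tend to $0$. So $V_n\Rightarrow N(0,A)$, and dividing by $\sigma_n/\sqrt n\to\sqrt A$ finishes the proof. $\square$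

The proof used three things: the blocks are exactly independent; their length $L$ stays fixed, so that the i.i.d. theorem applies to one fixed law; and the variance is linear. What remains if the dependence has infinite range and merely decays? Then the gaps must grow with $n$, hence so must the blocks. The i.i.d. theorem must be replaced by a statement about arrays, and nothing forces the variance to be linear.

## 2. The coefficient $\varphi_n$ and two conjectures

**Definition ($\varphi$-mixing).** Let
$$\varphi_n=\sup\{|P(B\mid A)-P(B)|:A\in\mathcal F_{-\infty}^0,\ B\in\mathcal F_n^\infty,\ P(A)\ne0\}.$$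
The sequence is $\varphi$-mixing if $\varphi_n\to0$. Equivalently to the definition of $\varphi_n$, it is the least constant with $|P(A\cap B)-P(A)P(B)|\le\varphi_nP(A)$ for all such $A,B$. It is nonincreasing in $n$.

Two examples. For an $m$-dependent sequence $\varphi_n=0$ when $n>m$. Next, let $X_n\in\{-1,1\}$ be the stationary Markov chain that changes sign with probability $q$ at each step. Then $P(X_n=x\mid X_0=x)-\frac12=\frac12(1-2q)^n$. For $B\in\mathcal F_n^\infty$ put $h(y)=P(B\mid X_n=y)\in[0,1]$. By the Markov property $P(B\mid A)$ is an average over $x$ of $P(B\mid X_0=x)$, and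
$$P(B\mid X_0=x)-P(B)=\pm\tfrac12(1-2q)^n\big(h(1)-h(-1)\big).$$
Equality of modulus with $\frac12|1-2q|^n$ holds for $A=\{X_0=1\}$, $B=\{X_n=1\}$, so $\varphi_n=\frac12|1-2q|^n$. Note that $\varphi_n$ measures the influence of the worst past, however rare that past may be.

Let $W_n=\{S_{[nt]}/\sigma_n:0\le t\le1\}$, a random element of $D[0,1]$ with the Skorokhod topology.

**Conjecture 1 (Ibragimov (1962)).** Let $\{X_n\}$ be strictly stationary, centered, $\varphi$-mixing, with $EX_1^2<\infty$ and $\sigma_n^2\to\infty$. Then $S_n/\sigma_n$ converges weakly to $N(0,1)$.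

**Conjecture 2 (Iosifescu (1977)).** Under the same hypotheses $W_n$ converges weakly to the standard Brownian motion on $[0,1]$.

Ibragimov (1962) proved the conclusion of Conjecture 1 when $E|X_1|^{2+\delta}<\infty$ for some $\delta>0$, and Ibragimov (1975) proved it under $EX_1^2<\infty$ and $\sum_i\varphi_{2^i}^{1/2}<\infty$; both extend to weak invariance principles. Peligrad (1985) proved both conjectures when $\liminf\sigma_n^2/n\ne0$. Herrndorf (1983) showed that a strictly stationary $\varphi$-mixing sequence with $\sigma_n^2\to\infty$ and $\liminf\sigma_n^2/n=0$, if there is one, makes Conjecture 2 fail. Together these say that a counterexample must have sublinear variance along a subsequence. We use none of these results below.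

**Theorem A.** There is a strictly stationary, centered, $\varphi$-mixing sequence with $EX_1^2<\infty$ and $\sigma_n^2\to\infty$ such that $S_n/\sigma_n$ does not converge weakly to $N(0,1)$. Hence Conjecture 1 is false. Since $x\mapsto x(1)$ is continuous on $D[0,1]$ and $W_n(1)=S_n/\sigma_n$, Conjecture 2 is false for the same sequence.

**Definition (infinite divisibility).** A law $\mu$ on $\mathbb R$ is infinitely divisible if for every $k\ge1$ there is a law $\rho$ with $\rho^{*k}=\mu$.

Besides normal laws, the example to keep in mind is $CP(\lambda,\theta)$, the law of $\sum_{i\le\Pi}\theta_i$, where $\Pi\sim\mathrm{Poisson}(\lambda)$ is independent of i.i.d. copies $\theta_i$ of $\theta$. Its characteristic function is $\exp(\lambda(Ee^{it\theta}-1))$, so one may take $\rho=CP(\lambda/k,\theta)$. For $\lambda=1$ and $\theta=\pm1$ with probability $\frac12$ each, the law has mean $0$, variance $1$, and an atom at $0$ of mass at least $e^{-1}$.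

**Theorem B.** Let $\mathcal I$ be the set of infinitely divisible laws with mean $0$ and variance $\le1$.

(a) For every sequence satisfying the hypotheses of Conjecture 1, all weak subsequential limits of $S_n/\sigma_n$ belong to $\mathcal I$.

(b) There is one sequence satisfying these hypotheses whose set of weak subsequential limits of $S_n/\sigma_n$ is exactly $\mathcal I$.

## 3. Blocks under $\varphi$-mixing: infinitely divisible limits

The sensible first attempt is to repeat the block argument with growing gaps. It proves Theorem B(a).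

*Proof of Theorem B(a).* Let $S_n/\sigma_n\Rightarrow\mu$ along a subsequence, and fix $k\ge1$.

**Step 1: cut into $k$ long blocks.** Choose integers $g=g(n)\to\infty$ with $g\le n/(2k)$ and $g/\sigma_n\to0$. Let $m=\lfloor n/k\rfloor-g$, which is positive for large $n$, and let $\beta_i$ be the sum of $X_l$ over $i(m+g)<l\le i(m+g)+m$, for $0\le i<k$. Then $S_n-\sum_i\beta_i$ is a sum of at most $k(g+1)$ of the variables, so its $L^2$ norm is at most $k(g+1)\|X_1\|_2=o(\sigma_n)$. Consecutive blocks have index distance $g+1$.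

**Step 2: the blocks are almost independent.** Let $U\in\mathcal F_{-\infty}^0$ and $V\in\mathcal F_{g+1}^\infty$ be real with values in $[-1,1]$. Since $U=-1+\int_{-1}^11_{U>r}\,dr$, and similarly for $V$,
$$|\operatorname{cov}(U,V)|=\Big|\int_{-1}^1\!\int_{-1}^1\operatorname{cov}(1_{U>r},1_{V>t})\,dr\,dt\Big|\le4\varphi_{g+1}.$$
For complex $U,V$ of modulus at most $1$, splitting into real and imaginary parts gives four such covariances, so $|E\,UV-EU\,EV|\le16\varphi_{g+1}$. Splitting off one block at a time,
$$\Big|E\prod_ie^{it\beta_i/\sigma_n}-\prod_iEe^{it\beta_i/\sigma_n}\Big|\le16k\varphi_{g+1}\to0 .$$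
So if $Y_{n,1},\dots,Y_{n,k}$ are i.i.d. copies of $S_m/\sigma_n$, then $\sum_iY_{n,i}\Rightarrow\mu$ along the subsequence.

**Step 3: extract a $k$-th convolution root.** We have $P(Y_{n,1}>M)^k\le P(\sum_iY_{n,i}>kM)$, and likewise for lower tails, so $(Y_{n,1})$ is tight. Any limit law $\rho$ along a further subsequence satisfies $\rho^{*k}=\mu$. As $k$ is arbitrary, $\mu$ is infinitely divisible.

**Step 4: moments.** Since $E(S_n/\sigma_n)^2=1$, the variables $S_n/\sigma_n$ are uniformly integrable, so $\mu$ has mean $0$. Fatou's lemma gives variance at most $1$. $\square$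

Here the method stops. All it says about $\mu$ is that $\mu=\rho^{*k}$ for each $k$, and $CP(1,\pm1)$ passes each of these tests, with $\rho=CP(1/k,\pm1)$, which gives mass at least $e^{-1/k}$ to $0$. To reach a normal law one would have to exclude that a block is usually negligible and, with probability about $1/k$, of size comparable to $\sigma_n$. Nothing in the hypotheses visibly excludes it. So we try to make it happen.

## 4. Rare large values: thinning and superposition

At a single time $N$, jumps are easy to produce: let $X_i=aB_i\theta_i$ with $B_i$ i.i.d. Bernoulli$(1/N)$ and independent signs $\theta_i=\pm1$. Then $S_N/\sigma_N$ is a sum of $\mathrm{Bin}(N,1/N)$ many signs, close to $CP(1,\pm1)$. One fixed sequence has to do this at infinitely many times $N_k$. So add up independent components, the $k$-th one being rare on the scale $N_k$.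

With i.i.d. components this cannot work. If $X^{(k)}$ is i.i.d. in time with variance $v_k$, $\sum_kv_k<\infty$, then $X=\sum_kX^{(k)}$ is i.i.d. with finite variance and obeys the central limit theorem. The concrete obstruction is that at time $N_k$ component $k$ has variance $v_kN_k$ while the earlier ones have $(v_1+\dots+v_{k-1})N_k$, which does not become small. The early components never go away, because their variance is linear.

If instead each component has variance $o(n)$, we can wait until the earlier components have become negligible and only then choose $N_k$. Component $k$, being rare, shows at time $N_k$ at most a few of its terms, so it has not yet begun to lose variance. This needs two operations.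

**Lemma 2 (thinning).** Let $\xi$ be strictly stationary, centered, $\varphi$-mixing and square integrable, with coefficients $\varphi^\xi$ and variances $\sigma^2(n)=\operatorname{var}(\xi_1+\dots+\xi_n)$, $\sigma^2(0)=0$. Let $(B_n)_{n\in\mathbb Z}$ be i.i.d. Bernoulli$(p)$, $0<p\le1$, independent of $\xi$. Let $C_0=0$, $C_n-C_{n-1}=B_n$ for $n\in\mathbb Z$, and $X_n=aB_n\xi_{C_n}$. Then $(X_n)$ is strictly stationary and centered, and for $n\ge1$
$$X_1+\dots+X_n=a\sum_{i=1}^{C_n}\xi_i,\qquad\operatorname{var}(X_1+\dots+X_n)=a^2E\sigma^2(C_n),\qquad\varphi_n^X\le E\varphi^\xi_{1+C_{n-1}},$$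
where $C_n\sim\mathrm{Bin}(n,p)$. In particular $\varphi_n^X\le\varphi_1^\xi$ and $\varphi_n^X\to0$.

For example, if $(B_{-1},B_0,B_1,B_2,B_3,B_4)=(1,0,1,0,1,1)$, then $(X_{-1},\dots,X_4)=a\,(\xi_0,0,\xi_1,0,\xi_2,\xi_3)$. The process $\xi$ is read off in order, at the times when $B_n=1$.

*Proof.* **Step 1: stationarity.** Put $B'_n=B_{n+1}$ and $\xi'_i=\xi_{i+B_1}$, and build $C'$ from $B'$. Then $C'_n=C_{n+1}-B_1$, so $aB'_n\xi'_{C'_n}=aB_{n+1}\xi_{C_{n+1}}=X_{n+1}$. Conditionally on $B$, $\xi'$ is a shift of $\xi$ by a fixed amount, so it has the law of $\xi$; hence $(B',\xi')$ has the law of $(B,\xi)$. So $(X_{n+1})_n$ has the law of $(X_n)_n$.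

**Step 2: sums.** Each $i\in\{1,\dots,C_n\}$ equals $C_l$ for exactly one $l\in\{1,\dots,n\}$ with $B_l=1$. This gives the formula for the sum; conditioning on $B$ gives mean $0$ and the variance.

**Step 3: mixing.** For $i\le0$, $C_i=-(B_{i+1}+\dots+B_0)\le0$, so $(X_i)_{i\le0}$ is a function of $(B_i)_{i\le0}$ and $(\xi_i)_{i\le0}$. Let $c=C_{n-1}\ge0$. If $i\ge n$ and $B_i=1$ then $C_i\ge c+1$, so $(X_i)_{i\ge n}$ is a function of $(B_i)_{i\ge1}$ and $(\xi_{c+1},\xi_{c+2},\dots)$. Let $A$ be a past event and $F$ a future event. For fixed $B$, $A$ becomes an event $A_B\in\sigma(\xi_i,i\le0)$ depending only on $(B_i)_{i\le0}$, and $F$ becomes an event $F_B\in\sigma(\xi_i,i\ge c+1)$ depending only on $(B_i)_{i\ge1}$. With $P_\xi$ the probability in $\xi$,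
$$|P_\xi(A_B\cap F_B)-P_\xi(A_B)P_\xi(F_B)|\le\varphi^\xi_{c+1}P_\xi(A_B).$$
Integrate over $B$. Since $(B_i)_{i\le0}$ and $(B_i)_{i\ge1}$ are independent, $EP_\xi(A_B)P_\xi(F_B)=P(A)P(F)$, and the right side has expectation $P(A)E\varphi^\xi_{1+C_{n-1}}$. This is the bound on $\varphi_n^X$. Finally $C_{n-1}\to\infty$ a.s. and $\varphi^\xi\le1$, so dominated convergence gives $\varphi_n^X\to0$. $\square$

**Lemma 3 (superposition).** Let $X^{(k)}$, $k\ge1$, be independent strictly stationary sequences with coefficients $\varphi_n^{(k)}$ such that $\sum_kX_n^{(k)}$ converges a.s., and let $X_n$ be its sum where it converges and $0$ elsewhere. Then $(X_n)$ is strictly stationary with $\varphi_n\le\sum_k\varphi_n^{(k)}$.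

*Proof.* The family $(X^{(k)})_k$ is jointly stationary, hence so is $(X_n)$. Fix $n$ and work on a product space. Let $\mathcal A_k=\sigma(X_i^{(k)},i\le0)$, $\mathcal B_k=\sigma(X_i^{(k)},i\ge n)$, $\varphi^{(k)}=\varphi_n^{(k)}$. The past and the future of $X$ are measurable with respect to $\bigvee_k\mathcal A_k$ and $\bigvee_k\mathcal B_k$.

**Step 1: two factors, by sections.** Let $A\in\mathcal A_1\vee\mathcal A_2$ and $B\in\mathcal B_1\vee\mathcal B_2$. For fixed $\omega_2$ the sections satisfy $A_{\omega_2}\in\mathcal A_1$, $B_{\omega_2}\in\mathcal B_1$. Integrating the mixing inequality of the first factor over $\omega_2$,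
$$\Big|P(A\cap B)-\int P_1(A_{\omega_2})P_1(B_{\omega_2})\,dP_2\Big|\le\varphi^{(1)}P(A).$$
By Fubini the integral equals $\iint P_2(A_{\omega_1}\cap B_{\omega_1'})\,dP_1(\omega_1)\,dP_1(\omega_1')$. By the mixing inequality of the second factor this differs from $\iint P_2(A_{\omega_1})P_2(B_{\omega_1'})\,dP_1\,dP_1=P(A)P(B)$ by at most $\varphi^{(2)}\int P_2(A_{\omega_1})\,dP_1=\varphi^{(2)}P(A)$.

**Step 2: finitely many factors.** Induction on Step 1 gives $|P(A\cap B)-P(A)P(B)|\le P(A)\sum_k\varphi^{(k)}$.

**Step 3: countably many factors, by approximation.** Assume $\Phi=\sum_k\varphi^{(k)}<\infty$, since otherwise there is nothing to prove. Let $A\in\bigvee_k\mathcal A_k$, $B\in\bigvee_k\mathcal B_k$, $\epsilon>0$. The union $\bigcup_K\bigvee_{k\le K}\mathcal A_k$ is an algebra generating $\bigvee_k\mathcal A_k$, and similarly for $\mathcal B$. So there are $K$, $A'\in\bigvee_{k\le K}\mathcal A_k$ and $B'\in\bigvee_{k\le K}\mathcal B_k$ with $P(A\triangle A')\le\epsilon$ and $P(B\triangle B')\le\epsilon$. Replacing $A,B$ by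 $A',B'$ changes $P(A\cap B)$ and $P(A)P(B)$ by at most $2\epsilon$ each, so
$$|P(A\cap B)-P(A)P(B)|\le(P(A)+\epsilon)\Phi+4\epsilon .$$
Let $\epsilon\to0$. $\square$

**Corollary 4.** Let $X^{(k)}$, $k\ge1$, be independent, strictly stationary, centered, with $\sum_kE(X_1^{(k)})^2<\infty$, $\varphi_1^{(k)}\le2^{-k-4}$, and $\varphi_n^{(k)}\to0$ as $n\to\infty$ for each $k$. Then $X_n=\sum_kX_n^{(k)}$ converges a.s. and in $L^2$; it is strictly stationary, centered, square integrable and $\varphi$-mixing, and the partial sums satisfy $\operatorname{var}S_n=\sum_k\operatorname{var}S_n^{(k)}$.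

*Proof.* A series of independent centered variables with summable variances converges in $L^2$ and a.s. This gives everything but mixing; the variance formula is orthogonality. By Lemma 3, $\varphi_n\le\sum_k\varphi_n^{(k)}$. The $k$-th term is at most $2^{-k-4}$, because $\varphi_n^{(k)}$ is nonincreasing in $n$, and tends to $0$. Dominated convergence gives $\varphi_n\to0$. $\square$

Lemma 2 does not improve $\varphi_1$, which is why we ask for base processes with small $\varphi_1$. The next proposition records exactly what they must satisfy.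

**Proposition 5 (assembly).** Suppose that for every $k\ge1$ there is a strictly stationary, centered, square integrable, $\varphi$-mixing sequence $\xi^{(k)}$, with variances $\sigma_{(k)}^2(m)=\operatorname{var}(\xi_1^{(k)}+\dots+\xi_m^{(k)})$, such that

1. $\varphi_1(\xi^{(k)})\le2^{-k-4}$;
2. $\sigma_{(k)}^2(1)\ge1$, and $\sigma_{(k)}^2(m)\le\frac43m$ for all $m$;
3. $\sigma_{(k)}^2(m)/m\to0$ as $m\to\infty$;
4. $\sigma_{(k)}^2(m)\to\infty$ as $m\to\infty$.

Then a sequence as in Theorem A exists.

*Proof.* **Step 1: the components.** Put $v_k=2^{-k}$. Let $X^{(k)}$ be the thinning of $\xi^{(k)}$ with parameters $p_k$ (to be chosen) and $a_k=(v_k/p_k)^{1/2}$, independent over $k$, with partial sums $S_n^{(k)}$. By Lemma 2 and property 2, for any $p_k$,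
$$\operatorname{var}S_n^{(k)}=a_k^2E\sigma_{(k)}^2(C_n)\le\tfrac43v_kn.\tag{1}$$
For fixed $p_k$ moreover $\operatorname{var}S_n^{(k)}=o(n)$. Indeed, by property 3, for each $\epsilon>0$ there is $K_\epsilon$ with $\sigma^2_{(k)}(m)\le\epsilon m+K_\epsilon$ for all $m$, so $\operatorname{var}S_n^{(k)}\le v_k(\epsilon n+K_\epsilon/p_k)$.

**Step 2: the scales.** Let $N_1=1$, $p_1=1$. Given $p_1,\dots,p_{k-1}$, Step 1 lets us choose $N_k>N_{k-1}$ with
$$\sum_{j<k}\operatorname{var}S_{N_k}^{(j)}\le2^{-k}N_k,\qquad\text{and we set}\quad p_k=\frac1{kN_k}.$$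

**Step 3: the sequence.** Let $X_n=\sum_kX_n^{(k)}$. By (1) with $n=1$, Lemma 2 and property 1, Corollary 4 applies. So $X$ is strictly stationary, centered, square integrable and $\varphi$-mixing, and $\sigma_n^2\ge\operatorname{var}S_n^{(1)}=\frac12\sigma_{(1)}^2(n)\to\infty$ by property 4.

**Step 4: at time $N_k$, component $k$ is usually zero but carries a fixed share of the variance.** Let $k\ge2$, $R_k=S_{N_k}^{(k)}$ and $T_k=S_{N_k}-R_k$; these are independent. First, $P(R_k\ne0)\le P(C_{N_k}\ge1)\le N_kp_k=1/k$. Next,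
$$\operatorname{var}R_k\ge a_k^2P(C_{N_k}=1)\,\sigma_{(k)}^2(1)\ge a_k^2N_kp_k(1-p_k)^{N_k-1}\ge v_kN_k\big(1-\tfrac1k\big)\ge\tfrac12\,2^{-k}N_k,$$
$$\operatorname{var}T_k\le2^{-k}N_k+\tfrac43N_k\sum_{j>k}2^{-j}=\tfrac73\,2^{-k}N_k .$$
Since $\sigma_{N_k}^2=\operatorname{var}R_k+\operatorname{var}T_k$, we get $\operatorname{var}T_k/\sigma_{N_k}^2\le\frac{7/3}{7/3+1/2}=\frac{14}{17}$.

**Step 5: contradiction with normality.** Suppose $S_n/\sigma_n\Rightarrow N(0,1)$. As $P(R_k\ne0)\to0$, also $T_k/\sigma_{N_k}\Rightarrow N(0,1)$. Fatou's lemma gives $1\le\liminf_kE(T_k/\sigma_{N_k})^2\le\frac{14}{17}$, which is false. So Conjecture 1 fails for $X$. If $W_n$ converged weakly to Brownian motion, then $W_n(1)=S_n/\sigma_n\Rightarrow N(0,1)$, so Conjecture 2 fails too. $\square$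

It remains to find $\varphi$-mixing sequences with $\sigma^2(m)\to\infty$ and $\sigma^2(m)/m\to0$. By Step 1 of Proposition 1 no $m$-dependent sequence will do: there $\sigma_n^2$ is linear or bounded.

## 5. Linear restoring drift: gain $\sum\delta_j$, cost $\sum\delta_j^2$

To slow the growth of $S_n$, let the process push back against its own recent sums, at many scales. Try first the linear model with $J$ scales,
$$X_n=-\sum_{j=0}^J\delta_j2^{-j}\sum_{i=1}^{2^j}X_{n-i}+Z_n,\qquad Z_n\text{ i.i.d. }N(0,1),\qquad A:=\sum_{j\le J}\delta_j<1 .$$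
The coefficients have absolute sum $A<1$, so a Neumann series gives a stationary square integrable solution. Sum the equation over $n$ consecutive indices. Since $\sum_{l=1}^nX_{l-i}$ differs from $S_n$ by at most $2i$ of the variables, $(1+A)S_n-\sum_{l\le n}Z_l$ is bounded in $L^2$ uniformly in $n$. Hence
$$\sigma_n^2/n\to(1+A)^{-2}.$$
So what reduces the variance is $\sum_j\delta_j$. If one could let this sum diverge, the variance should be sublinear.

What does this cost in dependence? Heuristically, a sum of $2^j$ terms has size about $2^{j/2}$, so scale $j$ produces a drift of size about $\delta_j2^{-j/2}$. A past influences this drift for about $2^j$ steps, and relative entropies of Gaussian shifts add up the squares: about $2^j(\delta_j2^{-j/2})^2=\delta_j^2$ per scale. So with $\delta_j\sim1/j$ the gain diverges and the cost converges.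

There is a definite obstacle: $\varphi_n$ looks at the worst past, and a linear drift is unbounded. Take $X_n=-\delta X_{n-1}+Z_n$ with $0<\delta<1$. Then $X_n=(-\delta)^nX_0+V_n$ with $V_n$ independent of $X_0$ and $EV_n^2\le1/(1-\delta^2)$. Let $A=\{X_0\ge2K\delta^{-n}\}$ and $B=\{|X_n|\ge K\}$. On $A$, $|X_n|\ge2K-|V_n|$, so $P(B\mid A)\ge P(|V_n|\le K)\to1$ as $K\to\infty$, while $P(B)\to0$. Hence $\varphi_n=1$ for every $n$: the linear model is not $\varphi$-mixing.

The remedy is to saturate the drift: replace the normalized sum $y=2^{-j/2}\sum_{i\le2^j}X_{n-i}$ by $\tanh y$. Then the entropy count holds for all pasts at once. The price is a nonlinear recursion, whose variance needs a new argument (Section 7).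

## 6. The saturated process and its mixing coefficients

We write $TV(P,Q)=\sup_B|P(B)-Q(B)|$, $KL$ for relative entropy, and $G$ for a standard normal variable. We use Pinsker's inequality $TV\le\sqrt{KL/2}$, the chain rule and the joint convexity of $KL$, and $KL(N(a,s^2),N(a',s^2))=(a-a')^2/(2s^2)$.

**Definition (parameters and drift).** Let $\nu$ be the law of $b+\theta+sG$ with $b\in[-1,1]$, $0<s\le1$, $\theta$ finitely valued, $E\theta=0$, and $\theta,G$ independent. Let $0<\delta\le s/96$, $\delta_j=\delta/(j+1)$ for $j\ge0$, and $\psi=\tanh$. For a past $x=(x_0,x_{-1},\dots)$ put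
$$u(x)=-\sum_{j\ge0}\delta_j2^{-j/2}\,\psi\Big(2^{-j/2}\sum_{i=0}^{2^j-1}x_{-i}\Big).$$

For Theorem A only $b=0$, $\theta=0$, $s=1$, that is $\nu=N(0,1)$, is needed; the general $\nu$ serves Theorem B(b).

We have $|u|\le\delta\sum_j2^{-j/2}\le4\delta$. Let $c_i=\sum_{j:2^j\ge i}\delta_j2^{-j/2}$. If $x,y$ agree in their last (most recent) $T$ coordinates, only terms with $2^j\ge T+1$ can differ, and $|\psi|\le1$, so
$$|u(x)-u(y)|\le2c_{T+1}.\tag{2}$$
For $2^{k-1}<i\le2^k$ we have $c_i=\sum_{j\ge k}\delta_j2^{-j/2}\le4\delta_k2^{-k/2}$, and there are at most $2^k$ such $i$. Hence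
$$\sum_{i\ge1}c_i^2\le16\sum_k\delta_k^2=16\delta^2\frac{\pi^2}6<36\delta^2.\tag{3}$$
This is where $\sum\delta_j^2<\infty$ enters. Put $\bar d_T=s^{-1}\big(\sum_{i>T}c_i^2\big)^{1/2}$. Then $\bar d_0\le6\delta/s\le\frac1{16}$ and $\bar d_T\to0$.

For a past $x$ let $P_x$ be the law of $(X_1,X_2,\dots)$ defined by
$$X_n=u(X_{n-1},\dots,X_1,x_0,x_{-1},\dots)+Z_n,\qquad Z_n\text{ i.i.d.}\sim\nu,$$
and let $P_x^g$ be the law of $(X_{g+1},X_{g+2},\dots)$ under $P_x$. Since $(X_n)_{n\ge1}$ is a jointly measurable function of $x$ and $(Z_n)$, the map $x\mapsto P_x^g(B)$ is measurable for each $B$.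

**Lemma 6 (the past is forgotten uniformly).** Let $d_T=\sup TV(P_x,P_y)$ over pasts agreeing in the last $T$ coordinates, and $\eta_g=\sup_{x,y}TV(P_x^g,P_y^g)$. Then $d_T\le\bar d_T$, $\eta_0\le\bar d_0\le6\delta/s\le\frac1{16}$, and
$$\eta_{mT}\le\bar d_0^{\,m+1}+\frac{\bar d_T}{1-\bar d_0}\qquad(m\ge0,\ T\ge1).$$
In particular $\eta_g\to0$, uniformly in $b$.

*Proof.* **Step 1: entropy bound for $d_T$.** The translates of $\nu$ by $u$ and $u'$ are mixtures, with the same weights, of Gaussians with variance $s^2$ and means shifted by $u-u'$. By joint convexity their $KL$ is at most $(u-u')^2/(2s^2)$. Let $x,y$ agree in the last $T$ coordinates. For equal $X_1,\dots,X_{i-1}$ the two pasts at time $i$ agree in the last $T+i-1$ coordinates, so by (2) the two drifts differ by at most $2c_{i+T}$. The chain rule gives $KL\le\frac2{s^2}\sum_{i>T}c_i^2$ on each finite block $(X_1,\dots,X_l)$, and Pinsker gives $TV\le\bar d_T$ there. The cylinder sets are an algebra generating the $\sigma$-field of $\mathbb R^{\mathbb N}$, so the $TV$ distance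 on $\mathbb R^{\mathbb N}$ is the limit of those on finite blocks. Thus $d_T\le\bar d_T$. For $T=0$ there is no constraint on $x,y$, so $\eta_0=d_0\le\bar d_0$.

**Step 2: a coupling recursion.** Let $T,m\ge1$ and fix $x,y$. Couple the first $T$ coordinates under $P_x$ and $P_y$ maximally, as $(U,V)$ with $P(U\ne V)\le d_0$. Write $xU$ for the past $x$ followed by the new coordinates $U$. For each $B$,
$$P_x^{mT}(B)-P_y^{mT}(B)=E\big[P_{xU}^{(m-1)T}(B)-P_{yV}^{(m-1)T}(B)\big].$$
On $\{U=V\}$ the new pasts agree in the last $T$ coordinates, so the bracket is at most $d_T$ in absolute value. Otherwise it is at most $\eta_{(m-1)T}$. Hence $\eta_{mT}\le\bar d_0\,\eta_{(m-1)T}+\bar d_T$. Iterating from $\eta_0\le\bar d_0$ gives the stated bound.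

**Step 3: limit.** As $\eta_g$ is nonincreasing in $g$, letting $m\to\infty$ gives $\limsup_g\eta_g\le\bar d_T/(1-\bar d_0)$ for each $T$; then let $T\to\infty$. The bounds do not involve $b$. $\square$

**Lemma 7 (stationary version).** There is a strictly stationary $(\xi_n)_{n\in\mathbb Z}$ such that $Z_n:=\xi_n-u(\xi_{n-1},\xi_{n-2},\dots)$ has law $\nu$ and is independent of $\mathcal F_{n-1}:=\sigma(\xi_i:i\le n-1)$. For $n\ge1$, $P_x^{n-1}$ with $x=(\xi_0,\xi_{-1},\dots)$ is a conditional law of $(\xi_n,\xi_{n+1},\dots)$ given $\mathcal F_0$, and $\varphi_n\le\eta_{n-1}$. So $\varphi_1\le6\delta/s\le\frac1{16}$ and $\varphi_n\to0$. Also $E\xi_n^2<\infty$, and $E\xi_n=0$ if $\nu$ is symmetric.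

*Proof.* **Step 1: start in the remote past.** Let $X^N$ be the process with $X_i^N=0$ for $i\le-N$ that follows the recursion afterwards. For $N\ge g$ the law of $(X_i^N)_{i>-g}$ is $P_0^{N-g}$. For $N'\ge N$ the law of $(X_i^{N'})_{i>-g}$ is a mixture of laws $P_x^{N-g}$, where $x$ is the past of $X^{N'}$ at time $-N$; hence it is within $\eta_{N-g}$ of $P_0^{N-g}$ in $TV$. So these laws are Cauchy in $TV$ as $N\to\infty$. Their limits $Q_g$ are consistent in $g$ and define a law on $\mathbb R^{\mathbb Z}$; let $\xi$ have it. The law of $(X_{i+1}^N)_{i>-g}$ is $P_0^{N+1-g}$, which also tends to $Q_g$. So $\xi$ is strictly stationary. If $\nu$ is symmetric, then each $X^N$ is symmetric because $\psi$ is odd, so $\xi$ is symmetric.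

**Step 2: the recursion survives the limit.** The drift depends on infinitely many coordinates, so we truncate. Let $F$ be bounded and measurable in $\xi_{n-1},\dots,\xi_{n-l_0}$, let $l\ge l_0$, and let $u_l$ be $u$ with all but the last $l$ coordinates replaced by $0$. By (2), $|u-u_l|\le2c_{l+1}$. For $X^N$ with $N$ large, $E[Fe^{it(X_n-u)}]=\hat\nu(t)EF$, hence
$$\big|E[Fe^{it(X_n-u_l)}]-\hat\nu(t)EF\big|\le2|t|c_{l+1}\|F\|_\infty .$$
This involves finitely many coordinates, so it passes to the limit $N\to\infty$ and holds for $\xi$. Replacing $u_l$ by $u$ costs another $2|t|c_{l+1}\|F\|_\infty$. Let $l\to\infty$; since $c_l\to0$, $E[Fe^{itZ_n}]=\hat\nu(t)EF$ for $\xi$. By a monotone class argument this holds for all bounded $\mathcal F_{n-1}$-measurable $F$. Thus $Z_n\sim\nu$ is independent of $\mathcal F_{n-1}$.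

**Step 3: mixing.** Since $\mathcal F_{n-1}$ contains $\mathcal F_0$ and $Z_1,\dots,Z_{n-1}$, the sequence $(Z_1,Z_2,\dots)$ is i.i.d. and independent of $\mathcal F_0$. So the conditional law of $(\xi_n,\xi_{n+1},\dots)$ given $\mathcal F_0$ is $P_x^{n-1}$. Now $P(B\mid A)$ is an average of $P_x^{n-1}(B)$ over $A$, and $P(B)$ is the average over all $x$. So $\varphi_n\le\eta_{n-1}$, and Lemma 6 applies. Finally $\xi_n=u+Z_n$ with $|u|\le4\delta$, so $E\xi_n^2<\infty$, and in the symmetric case $E\xi_n=0$. $\square$

## 7. Derivatives as visiting probabilities, and sublinear variance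

In the linear model we summed the equation. Here we differentiate $S_n$ with respect to the noise instead. We use the Efron–Stein inequality $\operatorname{var}F(Z_1,\dots,Z_n)\le\sum_mE\operatorname{var}_{Z_m}F$ for independent $Z_m$, where $\operatorname{var}_{Z_m}$ is the variance in $Z_m$ with the other variables fixed, together with a Poincaré inequality for $\nu$.

**Lemma 8 (Poincaré).** There is $C=C_\nu<\infty$ with $\operatorname{var}_\nu f\le C\,E_\nu f'^2$ for $f\in C^1$ with bounded derivative; $C=1$ if $\nu=N(0,1)$.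

*Proof.* For $N(0,1)$ this is the classical Gaussian Poincaré inequality. In general $\nu=\sum_lw_lN(c_l,s^2)$, a finite sum with $w_l>0$. Write $E_l,\operatorname{var}_l$ for $N(c_l,s^2)$, $L=\max|c_l-c_{l'}|$ and $K=e^{L^2/(2s^2)}$. Then
$$\operatorname{var}_\nu f=\sum_lw_l\operatorname{var}_lf+\tfrac12\sum_{l,l'}w_lw_{l'}(E_lf-E_{l'}f)^2 .$$
The first sum is at most $s^2E_\nu f'^2$. For the second, $E_lf-E_{l'}f=\int_{c_{l'}}^{c_l}Ef'(c+sG)\,dc$. For $c$ between $c_{l'}$ and $c_l$, the density of $N(c,s^2)$ is at most $K$ times the larger of the two endpoint densities: if $x$ lies outside the interval, the nearer endpoint is at least as close to $x$ as $c$ is; if $x$ lies inside, both endpoints are within $L$ of $x$, so the endpoint densities are at least $K^{-1}$ times the maximal value. By Cauchy–Schwarz, $(E_lf-E_{l'}f)^2\le L^2K(E_lf'^2+E_{l'}f'^2)$. Summing, the second sum is at most $L^2K\,E_\nu f'^2$, so $C=s^2+L^2K$ works. $\square$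

Now let $\xi$ be as in Lemma 7, write $S_n=\xi_1+\dots+\xi_n$ and $W_j(i)=\xi_{i-1}+\dots+\xi_{i-2^j}$, and fix the past $x=(\xi_0,\xi_{-1},\dots)$. As a function of any finite number of its most recent coordinates, $u$ is $C^1$ with bounded partial derivatives: the terms of its series are bounded by $\delta_j2^{-j/2}$ and their partial derivatives by $\delta_j2^{-j}$, so both series converge uniformly. By induction along $\xi_i=u(\xi_{i-1},\dots,\xi_1,x)+Z_i$, each $\xi_i$ with $1\le i\le n$, hence $S_n$, is a $C^1$ function of $(Z_1,\dots,Z_n)$ with bounded partial derivatives. For $1\le m\le n$ put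
$$D_{m\to n}=\frac{\partial S_n}{\partial Z_m},\qquad D_{m\to k}=0\ \text{ for }k<m,$$
$$a_{j,i}=\delta_j2^{-j}\psi'\big(2^{-j/2}W_j(i)\big)\in[0,\delta_j2^{-j}],\qquad\sum_ja_{j,i}\le2\delta\le1 .$$

**Lemma 9 (visiting probabilities).** Fix a realization of $\xi$. Consider the backward Markov chain started at $n$ that moves from $i$ to $i-1$ with probability $1-\sum_ja_{j,i}$ and to $i-1-2^j$ with probability $a_{j,i}$, stopped on reaching $\{\le0\}$. For $1\le m\le n$, $D_{m\to n}$ is the probability that this chain visits $m$. In particular $D_{m\to n}\in[0,1]$.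

*Proof.* We have $S_n=S_{n-1}+u(\xi_{n-1},\dots)+Z_n$. The sum $W_j(n)$ consists of the terms with indices from $n-2^j$ to $n-1$, and those with index at most $0$ do not depend on $Z_m$; so $\partial W_j(n)/\partial Z_m=D_{m\to n-1}-D_{m\to n-1-2^j}$. Therefore $D_{m\to m}=1$, and for $n>m$
$$D_{m\to n}=\Big(1-\sum_ja_{j,n}\Big)D_{m\to n-1}+\sum_ja_{j,n}D_{m\to n-1-2^j}.\tag{4}$$
Let $h(n)$ be the probability of visiting $m$ from $n$. The chain only moves down, so $h(m)=1$ and $h(k)=0$ for $k<m$, and conditioning on the first step shows that $h$ satisfies (4). So $h(n)=D_{m\to n}$. $\square$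

A check by hand: keep only the scale $j=0$, so $\xi_n=-\delta\tanh\xi_{n-1}+Z_n$, and write $a_n=\delta\psi'(\xi_{n-1})$. Directly, $\partial\xi_m/\partial Z_m=1$, $\partial\xi_{m+1}/\partial Z_m=-a_{m+1}$, $\partial\xi_{m+2}/\partial Z_m=a_{m+2}a_{m+1}$, so $D_{m\to m+2}=1-a_{m+1}+a_{m+1}a_{m+2}$. The chain from $m+2$ reaches $m$ by two steps of length $1$ or one step of length $2$, with probability $(1-a_{m+2})(1-a_{m+1})+a_{m+2}$, which is the same number.

Thus $\sum_mD_{m\to n}$ is the expected number of sites of $[1,n]$ visited by a walk whose mean step is about $1+\sum_j2^ja_{j,i}=1+\sum_j\delta_j\psi'(\cdot)$. As $\sum_j\delta_j=\infty$, the walk takes ever longer steps and visits ever fewer sites.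

**Proposition 10.** Let $\sigma^2(n)=\operatorname{var}(S_n)$ and assume $E\xi_1=0$. Then

(i) $\sigma^2(n)\le\frac43C_\nu n$;

(ii) $\sigma^2(n)/n\to0$;

(iii) if $\nu=N(0,1)$, then $\sigma^2(1)\ge1$ and $\sigma^2(n)\ge n/(2+\Delta_n)^2$ with $\Delta_n=\sum_{2^j\le n}\delta_j=O(1+\log(1+\log n))$; in particular $\sigma^2(n)\to\infty$.

*Proof.* We use $\sigma^2(n)=E\operatorname{var}(S_n\mid\mathcal F_0)+\operatorname{var}E(S_n\mid\mathcal F_0)$.

**Step 1: the second term is absorbed.** Let $\bar P$ be the law of $(\xi_1,\xi_2,\dots)$ and $\mu_x=P_x-\bar P$. As $\bar P$ is an average of the $P_y$, we have $TV(P_x,\bar P)\le\eta_0$, so $|\mu_x|$ has total mass at most $2\eta_0$; also $|\mu_x|\le P_x+\bar P$. Since $\int S_n\,d\bar P=0$, $E(S_n\mid\mathcal F_0)=\int S_n\,d\mu_x$, and by Cauchy–Schwarz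
$$\Big(\int S_n\,d\mu_x\Big)^2\le2\eta_0\int S_n^2\,d|\mu_x|\le2\eta_0\Big(\int S_n^2\,dP_x+\int S_n^2\,d\bar P\Big).$$
Averaging over $x=(\xi_0,\xi_{-1},\dots)$ gives $\operatorname{var}E(S_n\mid\mathcal F_0)\le4\eta_0\sigma^2(n)\le\frac14\sigma^2(n)$.

**Step 2: the first term is bounded by visits; this gives (i).** Apply Efron–Stein given $\mathcal F_0$, and Lemma 8 in each $Z_m$: the first term is at most $C_\nu\sum_{m=1}^nED_{m\to n}^2$. As $0\le D\le1$, Step 1 yields
$$\sigma^2(n)\le\tfrac43C_\nu\sum_{m=1}^nED_{m\to n},\tag{5}$$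
and (i) follows.

**Step 3: few visits when the mean step is large.** Fix the realization of $\xi$ and look at the steps of the chain taken from sites in $[1,n]$. All but the last have total length at most $n-1$, so those of length at most $n+1$ have total length at most $2n$. From site $i$, the expected length of a step, counted only if it is at most $n+1$, is at least
$$Y_{n,i}:=\sum_{2^j\le n}2^ja_{j,i}=\sum_{2^j\le n}\delta_j\psi'\big(2^{-j/2}W_j(i)\big).$$
By Lemma 9, $\sum_{i=1}^nD_{i\to n}Y_{n,i}\le2n$. For $K>0$, since $0\le D\le1$,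
$$E[D_{i\to n}Y_{n,i}]\ge K\,E[D_{i\to n}1_{Y_{n,i}\ge K}]\ge K\big(ED_{i\to n}-P(Y_{n,i}<K)\big).$$
By stationarity $P(Y_{n,i}<K)=P(Y_{n,1}<K)$, so
$$\frac1n\sum_{i=1}^nED_{i\to n}\le\frac2K+P(Y_{n,1}<K).\tag{6}$$

**Step 4: the mean step diverges, $Y_{n,1}\to\infty$ in probability; this gives (ii).** The danger is saturation, where $\psi'$ is small; but by (i) the sums $W_j$ are rarely large. Indeed, by (i), $E\xi_1=0$ and Chebyshev, $P(|W_j(1)|>R2^{j/2})\le\frac{4C_\nu}{3R^2}$. So $E\sum_{2^j\le n}\delta_j1(|W_j(1)|>R2^{j/2})\le\frac{4C_\nu}{3R^2}\Delta_n$. By Markov's inequality, with probability at least $1-\frac{8C_\nu}{3R^2}$,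
$$\sum_{2^j\le n}\delta_j1(|W_j(1)|\le R2^{j/2})\ge\tfrac12\Delta_n .$$
On that event $Y_{n,1}\ge\frac12\psi'(R)\Delta_n\to\infty$, because $\sum\delta_j=\infty$ and $\psi'>0$ is even and decreasing in $|x|$. As $R$ is arbitrary, the claim follows. Letting $n\to\infty$ and then $K\to\infty$ in (6), and using (5), gives (ii).

**Step 5: not too few visits; this gives (iii).** Let $\nu=N(0,1)$. First, $\sigma^2(1)\ge E\operatorname{var}(\xi_1\mid\mathcal F_0)=1$. Given $\mathcal F_0$, the $Z_m$ with $1\le m\le n$ are centered and orthonormal, and $E[S_nZ_m\mid\mathcal F_0]=E[D_{m\to n}\mid\mathcal F_0]$ by Gaussian integration by parts. Bessel's inequality and Cauchy–Schwarz give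
$$\operatorname{var}(S_n\mid\mathcal F_0)\ge\sum_{m=1}^nE[D_{m\to n}\mid\mathcal F_0]^2\ge\frac1n\Big(E\Big[\sum_{m=1}^nD_{m\to n}\,\Big|\,\mathcal F_0\Big]\Big)^2 .$$
The chain goes from $n$ to $\{\le0\}$, so its steps from $[1,n]$, each truncated at $n$, sum to at least $n$. The expected truncated step from any site $i$ is at most
$$1+\sum_ja_{j,i}\min(2^j,n)\le1+\Delta_n+n\delta\sum_{2^j>n}2^{-j}\le1+\Delta_n+2\delta\le2+\Delta_n .$$
Hence $n\le(2+\Delta_n)\sum_mD_{m\to n}$ for every realization, and $\sigma^2(n)\ge E\operatorname{var}(S_n\mid\mathcal F_0)\ge n/(2+\Delta_n)^2$. Since $\Delta_n=\delta\sum_{j\le\log_2n}\frac1{j+1}=O(1+\log(1+\log n))$, the right side tends to $\infty$. $\square$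

*Proof of Theorem A.* For $k\ge1$ let $\xi^{(k)}$ be the process of Lemma 7 with $\nu=N(0,1)$ and $\delta=2^{-k-7}\le\frac1{96}$. By Lemma 7 it is strictly stationary, centered, square integrable and $\varphi$-mixing with $\varphi_1\le6\cdot2^{-k-7}\le2^{-k-4}$. Proposition 10 with $C_\nu=1$ gives $\sigma_{(k)}^2(m)\le\frac43m$, $\sigma_{(k)}^2(m)=o(m)$, $\sigma_{(k)}^2(m)\to\infty$ and $\sigma_{(k)}^2(1)\ge1$. These are the hypotheses of Proposition 5. $\square$

## 8. One sequence with every limit in $\mathcal I$

For Theorem B(b), component $k$ should show about $\lambda_k$ of its terms at time $N_k$ and dominate all others there, and each term should be close to a prescribed variable $\theta_k$. This is why $\nu$ was allowed the form $b+\theta+sG$: the Gaussian part, needed for the entropy bound, can be as small as we like. We first reduce the targets to compound Poisson laws.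

**Lemma 11 (density).** The set
$$\mathcal D=\{CP(\lambda,\theta):\lambda>0,\ \theta\text{ finitely valued},\ E\theta=0,\ \lambda E\theta^2=1\}\subset\mathcal I$$
is weakly dense in $\mathcal I$.

*Proof.* A member of $\mathcal D$ is infinitely divisible with mean $0$ and variance $\lambda E\theta^2=1$, so $\mathcal D\subset\mathcal I$. Let $\mu\in\mathcal I$. By Kolmogorov's representation $\log\hat\mu(t)=\int g_t\,dK$ with
$$g_t(x)=\frac{e^{itx}-1-itx}{x^2},\qquad g_t(0)=-\frac{t^2}2,$$
and $K$ a measure with $K(\mathbb R)=\operatorname{var}\mu\le1$. Here $g_t$ is continuous, $|g_t|\le t^2/2$, and $g_t\to0$ at $\pm\infty$. We approximate $K$ for $m\ge2$.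

**Step 1: discretize away from $0$.** Take finitely supported $K_m^0$ on $\mathbb R\setminus\{0\}$ with $K_m^0\to K$ weakly and $K_m^0(\mathbb R)=(1-\frac1m)K(\mathbb R)$. For instance, move the mass of each interval $[\frac jm,\frac{j+1}m)$, $-m^2\le j<m^2$, to its midpoint, which is not $0$; move the mass outside $[-m,m)$ to $\frac1{2m}$; and multiply by $1-\frac1m$.

**Step 2: cancel the first moment of the jumps.** Let $\gamma_m=\int x^{-1}\,dK_m^0$. If $\gamma_m\ne0$ (so $K\ne0$), add an atom of mass $\epsilon_m|\gamma_m|$ at $-\operatorname{sgn}(\gamma_m)\epsilon_m$, where $0<\epsilon_m\le\frac1m$ and $\epsilon_m|\gamma_m|\le K(\mathbb R)/m$. Then $\int x^{-1}$ becomes $0$, and the total mass is still at most $K(\mathbb R)\le1$.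

**Step 3: raise the mass to $1$.** Add equal atoms at $\pm m$ to bring the total mass to $1$. This keeps $\int x^{-1}=0$. Call the result $K_m=\sum_i\kappa_i\delta_{x_i}$ (point masses). The atom of Step 2 changes $\int g_t$ by at most $\frac{t^2}2K(\mathbb R)/m$, and the atoms of Step 3 by at most $\max|g_t(\pm m)|$. So $\int g_t\,dK_m\to\int g_t\,dK$ for every $t$.

**Step 4: identify the law.** Put $\lambda_i=\kappa_i/x_i^2$. As $\sum_i\kappa_i/x_i=0$, $\int g_t\,dK_m=\sum_i\lambda_i(e^{itx_i}-1)$. This is the exponent of $CP(\lambda,\theta)$ with $\lambda=\sum_i\lambda_i$ and $P(\theta=x_i)=\lambda_i/\lambda$; here $E\theta=\lambda^{-1}\sum_i\kappa_i/x_i=0$ and $\lambda E\theta^2=\sum_i\kappa_i=1$. So this law is in $\mathcal D$, and by Lévy's continuity theorem these laws converge to $\mu$. $\square$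

The noise $\theta+sG$ need not be symmetric, so centering must be arranged through $b$.

**Lemma 12 (centering).** Given $\theta$, $s$ and $\delta\le s/96$ as in Section 6, there is $b$ with $|b|\le4\delta$ such that the process $\xi$ of Lemma 7 with $\nu=\nu_b=\mathrm{law}(b+\theta+sG)$ satisfies $E\xi_1=0$.

*Proof.* Note $4\delta\le1$. Let $m(b)=E\xi_1=b+Eu$. As $|u|\le4\delta$, $m(4\delta)\ge0\ge m(-4\delta)$, so it suffices that $m$ is continuous on $[-4\delta,4\delta]$. Take $X^N$ from the proof of Lemma 7. Then $X_1^N$ is a continuous function of $b$ and finitely many $\theta$'s and $G$'s, and $|X_1^N|\le4\delta+|b|+|\theta|+s|G|$ with the noise of time $1$. So $EX_1^N$ is continuous in $b$ by dominated convergence. The law of $X_1^N$ is within $\eta_N$ in $TV$ of that of $\xi_1$, and the second moments of $X_1^N$ and of $\xi_1=u+Z_1$ are bounded by some $M$, uniformly in $N$ and $b$. Truncating both variables to $[-L,L]$ gives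
$$|EX_1^N-m(b)|\le2L\eta_N+2M/L\qquad(L>0).$$
Since $\eta_N\to0$ uniformly in $b$ by Lemma 6, choosing first $L$ and then $N$ large shows that $m$ is a uniform limit of continuous functions. $\square$

*Proof of Theorem B(b).* **Step 1: targets.** The space of laws on $\mathbb R$ with the weak topology is separable and metrizable, so $\mathcal D$ has a countable dense subset. Choose $\mu_k=CP(\lambda_k,\theta_k)\in\mathcal D$, $k\ge2$, running through this subset and taking each of its values infinitely often.

**Step 2: base processes.** For $k\ge2$ choose $s_k\in(0,1]$ with $s_k\sqrt{\lambda_k}\le\frac1k$, then $\delta^{(k)}>0$ with $\delta^{(k)}\le s_k2^{-k-7}$ and $8\delta^{(k)}(\lambda_k+\lambda_k^2)^{1/2}\le\frac1k$. Let $b_k$ be given by Lemma 12 for $\theta_k,s_k,\delta^{(k)}$, let $\nu$ be the law of $b_k+\theta_k+s_kG$, and let $\xi^{(k)}$ be the process. By Lemma 7 and Proposition 10, $\xi^{(k)}$ is centered, $\varphi_1\le6\cdot2^{-k-7}\le2^{-k-4}$, $\varphi_n\to0$, $\sigma_{(k)}^2(m)\le K_km$ with $K_k=\frac43C_\nu$, and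 $\sigma_{(k)}^2(m)=o(m)$. For $k=1$ let $\xi^{(1)}$ be the process with $\nu=N(0,1)$ and $\delta=2^{-8}$.

**Step 3: scales.** The later components must be negligible at time $N_k$, and so must the earlier ones. Let $q_1=1$ and $q_k=\min\big(q_{k-1},\,2^{-k}q_{k-1}/(\lambda_kK_k)\big)$ for $k\ge2$. Let $X^{(1)}=\xi^{(1)}$. For $k\ge2$ let $X^{(k)}$ be the thinning of $\xi^{(k)}$ with $p_k=\lambda_k/N_k$ and $a_k^2=q_kN_k$, all independent. By Lemma 2,
$$\operatorname{var}S_n^{(k)}\le a_k^2K_knp_k=q_k\lambda_kK_kn\le2^{-k}q_{k-1}n,\tag{7}$$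
and $\operatorname{var}S_n^{(k)}=o(n)$ for fixed $N_k$: if $\sigma_{(k)}^2(m)\le\epsilon m+K_\epsilon$ for all $m$, then $\operatorname{var}S_n^{(k)}\le a_k^2(\epsilon np_k+K_\epsilon)$. Choose $N_k$, $k\ge2$, inductively and strictly increasing, with
$$N_k\ge\lambda_k+k\lambda_k^2,\qquad\sum_{j<k}\operatorname{var}S_{N_k}^{(j)}\le q_kN_k/k .$$
In particular $p_k\le1$. By (7) with $n=1$, $\sum_kE(X_1^{(k)})^2<\infty$, and Lemma 2 gives $\varphi_1^{(k)}\le2^{-k-4}$ and $\varphi_n^{(k)}\to0$; for $k=1$ this is Lemma 7. So Corollary 4 applies: $X_n=\sum_kX_n^{(k)}$ is strictly stationary, centered, square integrable and $\varphi$-mixing, and $\sigma_n^2\ge\operatorname{var}S_n^{(1)}\to\infty$ by Proposition 10(iii).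

**Step 4: component $k$ dominates at time $N_k$.** Let $k\ge2$, $R_k=S_{N_k}^{(k)}$, $T_k=S_{N_k}-R_k$. By the choice of $N_k$, by (7), and since $q_{j-1}\le q_k$ for $j>k$,
$$\operatorname{var}T_k\le\frac{q_kN_k}k+N_k\sum_{j>k}2^{-j}q_{j-1}\le a_k^2\Big(\frac1k+2^{-k}\Big).$$

**Step 5: component $k$ is nearly a sum of copies of $\theta_k$.** By Lemma 2, $R_k/a_k=\sum_{i\le C}\xi_i^{(k)}$ with $C\sim\mathrm{Bin}(N_k,\lambda_k/N_k)$ independent of $\xi^{(k)}$. Extend the space by drawing $(\theta_{k,i},G_i)$ from its conditional law given $Z_i$, independently over $i$ and of everything else. Then for $i\ge1$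
$$\xi_i^{(k)}=u_i+b_k+\theta_{k,i}+s_kG_i,\qquad|u_i+b_k|\le8\delta^{(k)},$$
where $(\theta_{k,i},G_i)_{i\ge1}$ are i.i.d. copies of $(\theta_k,G)$ independent of $C$. Since $EC=\lambda_k$ and $EC^2\le\lambda_k+\lambda_k^2$,
$$\Big\|\frac{R_k}{a_k}-\sum_{i\le C}\theta_{k,i}\Big\|_2\le8\delta^{(k)}(\lambda_k+\lambda_k^2)^{1/2}+s_k\sqrt{\lambda_k}\le\frac2k .$$
Also $\|\sum_{i\le C}\theta_{k,i}\|_2^2=\lambda_kE\theta_k^2=1$.

**Step 6: the limit along $N_k$.** By Steps 4 and 5, $S_{N_k}/a_k-\sum_{i\le C}\theta_{k,i}\to0$ in $L^2$, so $\sigma_{N_k}/a_k\to1$, and therefore $S_{N_k}/\sigma_{N_k}-\sum_{i\le C}\theta_{k,i}\to0$ in $L^2$. By Le Cam's inequality $TV(\mathrm{Bin}(N,p),\mathrm{Poisson}(Np))\le Np^2$, the law of $\sum_{i\le C}\theta_{k,i}$ is within $TV$ distance $\lambda_k^2/N_k\le\frac1k$ of $\mu_k$. So the Lévy distance between the law of $S_{N_k}/\sigma_{N_k}$ and $\mu_k$ tends to $0$.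

**Step 7: all of $\mathcal I$.** Each value of $(\mu_k)$ is taken infinitely often, so every element of a dense subset of $\mathcal D$, which by Lemma 11 is dense in $\mathcal I$, is a subsequential limit of $S_n/\sigma_n$. The set of subsequential limits is closed in the weak topology, so it contains $\mathcal I$. By Theorem B(a) it equals $\mathcal I$. $\square$
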